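\title{Periodic compositions $f\circ g$ with inner function of lower order less than one}

\begin{abstract}
Let $f$ be a nonconstant meromorphic function and $g$ a nonconstant entire function of lower order less than $1$. We prove that if $f\circ g$ is a nonconstant periodic function, then $g$ is a polynomial, so that its degree is $1,2,3,4$ or $6$ by a theorem of Fuchs and Gross. This confirms a conjecture stated for order less than $1$, and the bound $1$ is sharp. We also show that if $f\circ g$ is elliptic, then $g$ is a polynomial or is periodic, with no growth assumption. The proof combines a rigidity statement, that rescalings of $g$ along the period direction have only constant or affine limits, with a potential-theoretic estimate for the logarithmic derivative of $g$.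
\end{abstract}

\section{Introduction}

Throughout, \emph{meromorphic} means meromorphic in $\mathbb C$, and \emph{periodic} means nonconstant with a nonzero period. Let $f$ be meromorphic, $g$ entire, and $F=f\circ g$. If $g$ is periodic and $F$ is not constant, then $F$ is periodic. The converse fails: $\cos z$ is an entire function of $z^2$. The equation $F(z+\omega)=F(z)$ says only that $g(z+\omega)$ and $g(z)$ lie in the same fiber of $f$, and it is not evident what this forces on $g$. For polynomial $g$ the answer is complete.

\begin{theorem}[Fuchs and Gross \cite{FG}]\label{thm:FG}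
Let $f$ be a nonconstant meromorphic function and $p$ a nonconstant polynomial of degree $n$. The function $F=f\circ p$ cannot be periodic unless $n\in\{1,2,3,4,6\}$. If $n=1$, then $F$ can be any periodic meromorphic function. If $n=2$, then $F$ is obtained by simple changes of variable from an even periodic function. If $n\ge3$, then $F$ is an elliptic function and $F(z)=h\big((z+\alpha)^n\big)$ for a suitable meromorphic $h$ and complex $\alpha$.
\end{theorem}

For transcendental $g$ the relevant quantity is growth. With $M(r,g)=\max_{|z|=r}|g(z)|$, the \emph{order} and the \emph{lower order} of $g$ are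
$$\limsup_{r\to\infty}\frac{\log\log M(r,g)}{\log r}\qquad\text{and}\qquad\liminf_{r\to\infty}\frac{\log\log M(r,g)}{\log r}.$$
Order less than $1$ means that $\log M(r,g)\le r^{\sigma}$ for some $\sigma<1$ and all large $r$; lower order less than $1$ asks for this only along some sequence $r\to\infty$. The value $1$ is a natural threshold. The periodic function $e^z$ has order $1$, while below this growth no entire function is periodic (Lemma~\ref{lem:growth}). Moreover, an entire function of order less than $1$ is, up to a constant and a power of $z$, the product $\prod(1-z/a)$ over its zeros, and so resembles a polynomial of infinite degree; since Theorem~\ref{thm:FG} excludes all large degrees, one expects it to exclude such products too. For entire $f$ this is a theorem.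

\begin{theorem}[Hal\'asz \cite{Hal}]\label{thm:Hal}
Let $f$ be entire and $g$ a nonconstant entire function of order less than $1$. If $f\circ g$ is periodic, then $g$ is a polynomial of degree at most $2$.
\end{theorem}

Conjecture~5 of \cite{Book} asks for the corresponding statement when $f$ is meromorphic: \emph{Theorem~\ref{thm:FG} remains valid when $p$ is replaced by any entire function of order less than $1$}; that is, if $f$ is nonconstant meromorphic, $g$ is nonconstant entire of order less than $1$, and $f\circ g$ is periodic, then $g$ is a polynomial. We prove this, and in fact under the weaker assumption on the lower order.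

\begin{theorem}\label{thm:main}
Let $f$ be a nonconstant meromorphic function and $g$ a nonconstant entire function of lower order less than $1$ (in particular, $g$ may be any nonconstant entire function of order less than $1$). Suppose that $F=f\circ g$ is periodic.
\begin{itemize}
\item[(a)] The function $g$ is a polynomial. Hence $\deg g\in\{1,2,3,4,6\}$, and all other conclusions of Theorem~\ref{thm:FG} hold.
\item[(b)] If $f$ is entire, then $\deg g\le2$.
\end{itemize}
Moreover:
\begin{itemize}
\item[(c)] The constant $1$ is sharp: for $g(z)=e^z$, $f(u)=u$, and also for the non-periodic function $g(z)=z+e^z$ with $f=\exp$, the order and the lower order of $g$ equal $1$ and $f\circ g$ has period $2\pi i$. All degrees $1,2,3,4,6$ occur in \textup{(a)}.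
\end{itemize}
\end{theorem}

When $F$ has two independent periods, no growth assumption is needed.

\begin{theorem}\label{thm:ell}
Let $f$ be meromorphic and $g$ entire, of arbitrary growth. If $f\circ g$ is a nonconstant elliptic function, then $g$ is a polynomial or $g$ is periodic. The second case occurs: take $g(z)=\cos z$ and $f(u)=\wp(\arccos u)$, where $2\pi$ is a period of $\wp$.
\end{theorem}

The proof of Theorem~\ref{thm:main}(a) is by contradiction. Theorem~\ref{thm:ell}, proved in Section~\ref{sec:ell}, reduces it to a transcendental $g$ and a period group $i\mathbb Z$. We then look at $g$ through the rescalings $g(iy+s\zeta)/g(iy)$, where $1\ll s\ll|y|$. Section~\ref{sec:affine} shows that periodicity of $F$ allows only constant or affine limits of these; the mechanism is first worked out by hand in Section~\ref{sec:ex}. Sections~\ref{sec:scales}--\ref{sec:end} show that a transcendental function of lower order less than $1$ cannot be that tame. On a scale $r$ containing $N$ zeros, with $s=r/N$, the rigidity makes $sg'/g$ small on most of the imaginary axis,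 whereas the zeros, once reflected into the left half-plane, produce a function of positive real part whose size is bounded below.

\medskip\noindent\emph{Notation.} $D(a,\delta)$ is the open disc of center $a$ and radius $\delta$, $|E|$ is the Lebesgue measure of $E\subset\mathbb R$, and zeros are counted with multiplicity. Meromorphic functions are regarded as continuous maps to the sphere $\hat{\mathbb C}$. The periods of a nonconstant meromorphic $F$ form a discrete subgroup $\Lambda$ of $\mathbb C$, since nonzero periods $\omega_n\to0$ would give $F(\omega_n)=F(0)$ and make $F$ constant. So $\Lambda$ is $\{0\}$, a group $\omega\mathbb Z$ of rank one, or a lattice; in the last case $F$ is \emph{elliptic}.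

\section{Symmetries of the inner function: two examples}\label{sec:ex}

Call a locally invertible map $\varphi$, defined on some open set, a \emph{symmetry} of $g$ if $g\circ\varphi=g$. A symmetry of $g$, and its inverse, preserve $F=f\circ g$ whatever $f$ is. If $\lambda$ is a period of $F$, the translation by $\lambda$ preserves $F$ as well, and so does the conjugate
\begin{equation}\label{eq:conj}
\psi(z)=\varphi^{-1}\big(\varphi(z)+\lambda\big).
\end{equation}
When $\varphi$ is nearly affine, $\psi$ is nearly a translation, and the discreteness of $\Lambda$ leaves little room for it.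

\begin{example}[powers]\label{ex:power}
Let $g(z)=z^n$ and $\beta=e^{2\pi i/n}$. Then $\varphi(z)=\beta z$ is a symmetry and $\psi(z)=z+\beta^{-1}\lambda$. So $\Lambda$ is invariant under multiplication by $\beta^{-1}$, hence also by $\beta=\beta^{-(n-1)}$. Let $\lambda\in\Lambda\setminus\{0\}$ have minimal modulus, so that $\Lambda\cap\mathbb R\lambda=\mathbb Z\lambda$. Then $(\beta+\beta^{-1})\lambda\in\mathbb Z\lambda$, that is, $2\cos(2\pi/n)\in\{2,-2,-1,0,1\}$, which gives $n\in\{1,2,3,4,6\}$. If $\Lambda$ has rank one, then $\beta$ is real and $n\le2$.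
\end{example}

\begin{proof}[Proof of Theorem~\ref{thm:main}(c)]
For $g(z)=e^z$ we have $M(r,g)=e^r$, and for $g(z)=z+e^z$ we have $e^r-r\le M(r,g)\le e^r+r$; so order and lower order equal $1$. In the second case $e^{g(z+2\pi i)}=e^{g(z)+2\pi i}=e^{g(z)}$. A period $\omega$ of $z+e^z$ would be a period of the derivative $1+e^z$, so $\omega\in2\pi i\mathbb Z$, and then $g(z+\omega)-g(z)=\omega$ forces $\omega=0$.

For the degrees, let $h$ be meromorphic with $h(\beta z)=h(z)$, $\beta=e^{2\pi i/n}$. Then $f(z^n)=h(z)$ defines a single-valued $f$, meromorphic in $\mathbb C\setminus\{0\}$ because $z^n$ is locally invertible there, and meromorphic at $0$ because the Laurent series of $h$ at $0$ contains only powers of $z^n$. For $n=1$ take any periodic $h$, and for $n=2$ take $h=\cos$. If a lattice $\Lambda$ satisfies $c\Lambda=\Lambda$, the defining series of its Weierstrass function gives $\wp(cz)=c^{-2}\wp(z)$ and $\wp'(cz)=c^{-3}\wp'(z)$. For the hexagonal lattice we may take $c=e^{2\pi i/3}$ and $h=\wp'$ $(n=3)$, or $c=e^{\pi i/3}$ and $h=\wp^3$ $(n=6)$; for the square lattice,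 $c=i$ and $h=\wp^2$ $(n=4)$.
\end{proof}

\begin{example}[a function of order $1/2$]\label{ex:cosh}
Let $g(z)=\cosh(\pi\sqrt z)=\sum_{m\ge0}\pi^{2m}z^m/(2m)!$. Then $M(r,g)=\cosh(\pi\sqrt r)$, so the order is $1/2$, and the zeros are $-(m+\frac12)^2$, $m\ge0$. Since $g(v^2)=\cosh\pi v$ has period $2i$ in $v$, the map $\varphi(z)=(\sqrt z+2i)^2$ is a symmetry. We show that $F=f\circ g$ is never periodic.

Suppose that $F$ has the period $\omega\ne0$. For $m\ge1$ let $v$ be a square root of $m\omega$, put $w=v+2i$, and let $w'=w(1+\omega w^{-2})^{1/2}=w+\frac{\omega}{2w}+O(|v|^{-3})$, so that $w'^2=w^2+\omega$. The point $(w'-2i)^2$ is the image of $m\omega$ under the map \eqref{eq:conj}, and indeed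
$$F\big((w'-2i)^2\big)=F(w'^2)=F(w^2+\omega)=F(w^2)=F(v^2)=F(0).$$
On the other hand, as $m\to\infty$,
$$(w'-2i)^2=\Big(v+\frac{\omega}{2w}+O(|v|^{-3})\Big)^2=v^2+\omega\,\frac vw+O(|v|^{-2})=(m+1)\omega+\delta_m,$$
with $\delta_m=-2i\omega/w+O(|v|^{-2})$. So $\delta_m\to0$, $\delta_m\ne0$ for large $m$, and $F(\delta_m)=F(0)$. Hence $F$ is constant.
\end{example}

Two features of Example~\ref{ex:cosh} guide the general proof. First, $\varphi$ is not affine, but far from the origin it is affine to first order on discs of bounded radius, and this suffices. Second, for $|z|=r$ the displacement $\varphi(z)-z=4i\sqrt z-4$ has size about $\sqrt r$, which is $r$ divided by the number of zeros in $|z|\le r$. For a general $g$ there is no formula for a symmetry. We shall find one by viewing $g$ on this intermediate scale: if the rescaled functions have a limit that is not injective, the limit has a local symmetry, and it persists for $g$.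

\section{Slow growth, bounded values and the elliptic case}\label{sec:ell}

In this section and the next, the only growth property of $g$ that is used is
\begin{equation}\label{eq:A}
\liminf_{r\to\infty}\frac{\log^+M(r,g)}{r}=0. \tag{A}
\end{equation}
It holds when the lower order is less than $1$. Recall Jensen's formula: if $v$ is entire, $v(0)\neq0$, and $n_v(t)$ counts the zeros in $|z|\le t$, then
\begin{equation}\label{eq:jensen}
\int_0^r\frac{n_v(t)}t\,dt=\frac1{2\pi}\int_0^{2\pi}\log|v(re^{i\theta})|\,d\theta-\log|v(0)|\le\log M(r,v)-\log|v(0)|.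
\end{equation}

\begin{lemma}\label{lem:growth}
Let $u$ be an entire function satisfying \eqref{eq:A}, and let $\omega\neq0$. If $u(z_0+m\omega)=0$ for all $m\in\mathbb Z$, then $u\equiv0$. Consequently a nonconstant entire function satisfying \eqref{eq:A} has no nonzero period.
\end{lemma}

\begin{proof}
Suppose $u\not\equiv0$, let $q$ be the multiplicity of the zero $z_0$, and put $v(z)=u(z_0+z)z^{-q}$. Then $v(0)\ne0$, and the zeros $m\omega$, $m\neq0$, give $n_v(t)\ge2(t/|\omega|-1)$. Integrating this over $|\omega|\le t\le r$ in \eqref{eq:jensen}, we get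
$$\frac{2r}{|\omega|}-2-2\log\frac r{|\omega|}\le\log M(r+|z_0|,u)-q\log r-\log|v(0)|.$$
This fails along a sequence $r\to\infty$ on which $\log^+M(r+|z_0|,u)=o(r)$. If $g$ satisfies \eqref{eq:A} and has the period $\omega\neq0$, apply the result to $u=g-g(0)$ and $z_0=0$.
\end{proof}

The next lemma transfers periodicity from $F$ to $g$ wherever $g$ stays bounded. There $f$ is finite-to-one, so the translates of $g$ by periods of $F$ cannot all be different.

\begin{lemma}\label{lem:bounded}
Let $f$ be meromorphic, $g$ entire, $F=f\circ g$ nonconstant with period group $\Lambda$. Suppose that $z_n=z_n'+\lambda_n\to\infty$, where $\lambda_n\in\Lambda$ and the sequences $(z_n')$ and $(g(z_n))$ are bounded. Then $g$ has a nonzero period in $\Lambda$.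
\end{lemma}

\begin{proof}
Pass to a subsequence with $z_n'\to z^*$, $g(z_n)\to a\in\mathbb C$ and the $\lambda_n$ distinct. Then $f(a)=\lim F(z_n)=\lim F(z_n')=F(z^*)$ in $\hat{\mathbb C}$. Choose $\delta>0$ with $f\ne f(a)$ on $0<|u-a|\le\delta$, a neighborhood $V\subset\hat{\mathbb C}$ of $f(a)$ disjoint from the compact set $f(\partial D(a,\delta))$, and a disc $U$ centered at $z^*$ with $F(U)\subset V$. Put $g_n(z)=g(z+\lambda_n)$, so that $f\circ g_n=F$. For large $n$ the connected set $g_n(U)$ contains the point $g_n(z_n')=g(z_n)$ of $D(a,\delta)$, and it avoids $\partial D(a,\delta)$ because $f(g_n(U))=F(U)\subset V$. Hence $g_n(U)\subset D(a,\delta)$.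

Choose $z_1\in U$ with $F(z_1)\ne\infty$ and $F'(z_1)\neq0$. The points $g_n(z_1)$ lie in the finite set $f^{-1}(F(z_1))\cap\overline{D(a,\delta)}$, so $g_n(z_1)=g_m(z_1)=b$ for some large $n\neq m$. From $F'(z_1)=f'(b)g_n'(z_1)$ we get $f'(b)\neq0$, so $f$ is injective near $b$. Then $f\circ g_n=f\circ g_m$ gives $g_n=g_m$ near $z_1$, hence everywhere, and $\lambda_n-\lambda_m\ne0$ is a period of $g$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:ell}]
If $\Lambda$ is a lattice, every $z\in\mathbb C$ differs by a period from a point of a fixed parallelogram. Suppose $g$ is not periodic. By Lemma~\ref{lem:bounded}, $g$ is unbounded on every sequence $z_n\to\infty$; thus $g(z)\to\infty$ as $z\to\infty$, and $g$ is a polynomial.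

In the example, $\cos z=\cos z'$ exactly when $z'\in\pm z+2\pi\mathbb Z$, and $\wp$ is even with period $2\pi$, so $f(\cos z)=\wp(z)$ defines a map $f:\mathbb C\to\hat{\mathbb C}$. It is meromorphic away from $u=\pm1$, where $\cos$ has local inverses. It is continuous at $u=\pm1$ as well, since $\cos$ is an open map, and hence meromorphic there.
\end{proof}

\medskip\noindent\textbf{Normalization.} To prove Theorem~\ref{thm:main}(a), suppose that $g$ is transcendental of lower order less than $1$ and that $F=f\circ g$ is periodic. By Lemma~\ref{lem:growth}, $g$ is not periodic, so by Theorem~\ref{thm:ell} the period group is $\omega\mathbb Z$. We make three changes. Replacing $g(z)$ by $g(-i\omega z)$ turns the period group into $i\mathbb Z$. By Picard's theorem a transcendental entire function takes every value, with at most one exception, infinitely often; for such a value $w$ we replace $g$ by $g-w$ and $f(u)$ by $f(u+w)$, which leaves $F$ unchanged. Finally, the zeros of $g$ are countable, so some line $\operatorname{Re}z=c$ contains none, and we replace $g(z)$ by $g(z+c)$.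 These changes replace $M(r,g)$ by $M(|\omega|r,g)$, alter it by at most $|w|$, or place it between $M(r-|c|,g)$ and $M(r+|c|,g)$; so they preserve transcendence, order and lower order. We may therefore assume:
\begin{equation}\label{eq:N}
\Lambda=i\mathbb Z;\qquad g\text{ has infinitely many zeros, and none on }i\mathbb R. \tag{N}
\end{equation}

Lemma~\ref{lem:bounded} still says something here: $g(z)\to\infty$ as $|\operatorname{Im}z|\to\infty$ in each strip $|\operatorname{Re}z|\le K$. But along the axis $g$ then runs into the point $\infty$, near which we have no control of $f$. From now on the fibers of $f$ are not used; we work with the symmetries of $g$.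

\section{Rescaling limits along the period direction}\label{sec:affine}

\begin{proposition}\label{prop:affine}
Let $f$ be meromorphic, let $g$ be a nonconstant entire function satisfying \eqref{eq:A}, and let $F=f\circ g$ be nonconstant with period group $i\mathbb Z$. Let $y_k\in\mathbb R$ and $s_k>0$ satisfy $s_k\to\infty$, $s_k/|y_k|\to0$ and $g(iy_k)\neq0$. Suppose that
$$G_k(\zeta)=\frac{g(iy_k+s_k\zeta)}{g(iy_k)}\longrightarrow G(\zeta)$$
locally uniformly in $\mathbb C$, with $G$ nonconstant. Then $G$ is a polynomial of degree $1$.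
\end{proposition}

\begin{proof}
Suppose not. We construct symmetries of $g$, show that they conjugate the translation by $i$ to a translation, extend the resulting relation to a global functional equation for $g$, and find that equation impossible.

\medskip\noindent\emph{Step 1: local symmetries.} For all $\zeta_0$ outside a countable set, $G(\zeta_0)$ is not a critical value of $G$ and is also taken at some $\zeta_1\neq\zeta_0$. Indeed, the critical values are countable and each has countably many preimages. If $G$ is a polynomial of degree at least $2$, a non-critical value has at least two preimages. If $G$ is transcendental, at most one value is taken only finitely often, and we discard its finitely many preimages. Fix such a point on the imaginary axis, $\zeta_0=i\eta$. Then $G'(\zeta_0)G'(\zeta_1)\ne0$, and there are discs $D_0,D_1$ centered at $\zeta_0,\zeta_1$, with disjoint closures, such that $G$ is injective near $\overline{D_0}$ and near $\overline{D_1}$, and $G(\overline{D_0})\subset G(D_1)$.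

For $\zeta\in\overline{D_0}$ the equation $G(w)=G(\zeta)$ has exactly one root in $\overline{D_1}$; it is simple and lies in $D_1$. So $\mu=\min|G(w)-G(\zeta)|$ over $w\in\partial D_1$, $\zeta\in\overline{D_0}$ is positive. Once $|G_k-G|<\mu/4$ on $\overline{D_0}\cup\overline{D_1}$, Rouch\'e's theorem shows that $G_k(w)=G_k(\zeta)$ has exactly one root $w=\Phi_k(\zeta)$ in $D_1$, and the residue theorem gives
$$\Phi_k(\zeta)=\frac1{2\pi i}\oint_{\partial D_1}\frac{w\,G_k'(w)}{G_k(w)-G_k(\zeta)}\,dw .$$
The denominator has modulus at least $\mu/2$, so $\Phi_k$ is holomorphic in $D_0$ and converges uniformly to $\Phi=(G|_{D_1})^{-1}\circ G$, with $\Phi(\zeta_0)=\zeta_1$.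

We also need the inverse maps. Choose a disc $D_1'\subset D_1$ centered at $\zeta_1$ with $G(\overline{D_1'})\subset G(D_0)$. The argument above, applied to the pair $D_1',D_0$ in place of $D_0,D_1$, gives for large $k$ a holomorphic map $X_k:D_1'\to D_0$, where $X_k(w)$ is the unique root $\zeta\in D_0$ of $G_k(\zeta)=G_k(w)$, and $X_k\to X=(G|_{D_0})^{-1}\circ G$ uniformly. Note that $X'(\zeta_1)=G'(\zeta_1)/G'(\zeta_0)\neq0$. Let $D_0'=D(\zeta_0,\epsilon)\subset D_0$ satisfy $\Phi(\overline{D_0'})\subset D_1'$. For large $k$ and $\zeta\in D_0'$, the segment from $\Phi_k(\zeta)$ to $\Phi_k(\zeta)+i/s_k$ lies in $D_1'$, and uniqueness of the roots gives $X_k\circ\Phi_k=\mathrm{id}$ on $D_0'$ and $\Phi_k\circ X_k=\mathrm{id}$ on $D_1'$. Define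
$$\Psi_k(\zeta)=X_k\big(\Phi_k(\zeta)+i/s_k\big)\in D_0\quad(\zeta\in D_0'),\qquad\text{so that}\quad\Phi_k\circ\Psi_k=\Phi_k+i/s_k .$$
Now return to the $z$-plane by $A_k(\zeta)=iy_k+s_k\zeta$. Put $\varphi_k=A_k\circ\Phi_k\circ A_k^{-1}$ on $A_k(D_0)$ and $\psi_k=A_k\circ\Psi_k\circ A_k^{-1}$ on $A_k(D_0')$. Since $g\circ A_k=g(iy_k)G_k$, we have $g\circ\varphi_k=g$, hence $F\circ\varphi_k=F$; also $\varphi_k\circ\psi_k=\varphi_k+i$. So $\psi_k$ is the map \eqref{eq:conj} with $\lambda=i$, and
$$F\circ\psi_k=F\circ\varphi_k\circ\psi_k=F(\varphi_k+i)=F\circ\varphi_k=F\quad\text{on }A_k(D_0').$$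

\medskip\noindent\emph{Step 2: $\psi_k$ is a translation.} Because $\zeta_0\in i\mathbb R$, the center $A_k(\zeta_0)=it_k$, $t_k=y_k+s_k\eta$, lies on the line that carries the periods. For $|z-it_k|\le2$ the point $\zeta=A_k^{-1}(z)$ satisfies $|\zeta-\zeta_0|\le2/s_k\to0$, so $\Phi_k(\zeta)\to\zeta_1$ uniformly. Since $X_k'\to X'$ uniformly near $\zeta_1$,
$$\psi_k(z)-z=s_k\big[X_k(\Phi_k(\zeta)+i/s_k)-X_k(\Phi_k(\zeta))\big]=i\int_0^1X_k'\big(\Phi_k(\zeta)+i\theta/s_k\big)\,d\theta\to\kappa,$$
uniformly for $|z-it_k|\le2$, where $\kappa=iX'(\zeta_1)\neq0$. Bring everything back to the origin by a period: choose $m_k\in\mathbb Z$ with $|t_k-m_k|\le1$ and put $\chi_k(z)=\psi_k(z+im_k)-im_k$ on $D(0,1)$. Then $F\circ\chi_k=F$ and $\chi_k(z)\to z+\kappa$ uniformly. In the limit $F(z+\kappa)=F(z)$ on $D(0,1)$, hence everywhere, so $\kappa=iq$ with $q\in\mathbb Z\setminus\{0\}$, and $q$ does not depend on $k$.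

The convergence is in fact an equality for large $k$. Choose $z^*\in D(0,1)$ with $F(z^*)\neq\infty$, $F'(z^*)\ne0$. Then $F$ is injective on a disc $D(z^*+iq,2\delta)$. For $z\in D(z^*,\delta)\cap D(0,1)$ and large $k$, both $\chi_k(z)$ and $z+iq$ lie in this disc and have the same image $F(z)$, so they coincide. By the identity theorem $\psi_k(z)=z+iq$ on $A_k(D_0')=D(it_k,\epsilon s_k)$, and $\varphi_k\circ\psi_k=\varphi_k+i$ becomes
\begin{equation}\label{eq:phi}
\varphi_k(z+iq)=\varphi_k(z)+i,\qquad z\in D(it_k,\epsilon s_k).
\end{equation}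

\medskip\noindent\emph{Step 3: a global equation.} In Example~\ref{ex:cosh} the explicit formula contradicted \eqref{eq:phi} at once. Here $\varphi_k$ is known only on a disc, but \eqref{eq:phi} allows us to continue it along the whole axis. Fix $k$ with $\epsilon s_k>|q|+2$ and put $p(z)=\varphi_k(z)-z/q$. By \eqref{eq:phi}, $p(z+iq)=p(z)$ for $z\in D(it_k,\epsilon s_k)$. This disc contains the rectangle $\mathcal R=\{|\operatorname{Re}z|<1,\ |\operatorname{Im}z-t_k|<|q|+1\}$, whose translates by $iq\mathbb Z$ cover the strip $|\operatorname{Re}z|<1$. If $z$ and $z+iqm$ both lie in $\mathcal R$, so do the intermediate points $z+iqj$, and $p$ has the same value at all of them. Hence $p|_{\mathcal R}$ extends to a holomorphic function of period $iq$ in the strip. The identity $g(z/q+p(z))=g(z)$ holds in $\mathcal R$, since it reads $g\circ\varphi_k=g$, and therefore in the strip. At the points $it_k+iqm$, $m\in\mathbb Z$, the function $p$ has the value $p_k=\varphi_k(it_k)-it_k/q$. So the entire function $u(z)=g(z/q+p_k)-g(z)$ vanishes at these points. Since $|q|\ge1$, we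 have $M(r,u)\le2M(r+|p_k|,g)$, so $u$ satisfies \eqref{eq:A}, and Lemma~\ref{lem:growth} gives
\begin{equation}\label{eq:global}
g(z/q+p_k)=g(z)\qquad(z\in\mathbb C)\quad\text{for all large }k.
\end{equation}

\medskip\noindent\emph{Step 4: the three cases.} If $|q|\ge2$, the map $T(z)=z/q+p_k$ is a contraction with a fixed point $z_*$, and $g(z)=g(T^nz)\to g(z_*)$ makes $g$ constant. If $q=1$, then $p_k=s_k(\Phi_k(\zeta_0)-\zeta_0)$ is a period of $g$, nonzero because $D_0\cap D_1=\emptyset$; this contradicts Lemma~\ref{lem:growth}. If $q=-1$, then \eqref{eq:global} says that $g(p_k-z)=g(z)$, where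
$$p_k=\varphi_k(it_k)+it_k=2iy_k+s_k\big(\Phi_k(\zeta_0)+\zeta_0\big)=2iy_k+O(s_k).$$
Since $s_k=o(|y_k|)$, we have $|p_k|\to\infty$, so $p_k\ne p_l$ for some large $k,l$. Then $g(z)=g(p_k-z)=g(z+p_l-p_k)$, and $g$ has a nonzero period, again contradicting Lemma~\ref{lem:growth}.
\end{proof}

\begin{remark}
The condition $s_k\to\infty$ makes $\psi_k$ asymptotically a translation in Step~2 and provides room for the rectangle in Step~3. The condition $s_k/|y_k|\to0$ is used only when $q=-1$, and it is needed there: for $g(z)=z^2$, $f(u)=\cosh(2\pi\sqrt u)$ and $y_k=s_k=k$, the function $F(z)=\cosh2\pi z$ has period group $i\mathbb Z$ and $G_k(\zeta)=(1-i\zeta)^2$ for all $k$. Affine limits escape the argument because they are injective, so Step~1 finds no second preimage.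
\end{remark}

\section{Scales adapted to the zeros}\label{sec:scales}

Let $n(t)$ be the number of zeros of $g$ in $|z|\le t$ and $L=g'/g$. If $N=n(r)$, each of these $N$ zeros contributes a term $1/(z-a)$ of typical size $1/r$ to $L(z)$ for $|z|\approx r$. So $|L|$ should have size about $N/r$, and $g$ should change by a bounded factor over distances $s=r/N$: this is the scale on which a nonconstant limit is to be expected. The heuristic is correct only at radii $r$ for which the zeros farther out do not dominate. The following lemma selects such radii.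

\begin{lemma}\label{lem:scales}
Let $g$ be an entire function of lower order less than $1$ with infinitely many zeros and $g(0)\neq0$. There are $\sigma\in(0,1)$ and sequences $r_k\to\infty$ and $R_k$ with $R_k/r_k\to\infty$ such that $N_k=n(r_k)$ satisfies $N_k\to\infty$, $N_k/r_k\to0$, and
\begin{itemize}
\item[(i)] $n(t)\le N_k(t/r_k)^{\sigma}$ for $r_k\le t\le R_k$;
\item[(ii)] for every $A>0$, $\displaystyle\sup_{|z|\le Ar_k}\Big|L(z)-\sum_{|a|\le R_k}\frac1{z-a}\Big|=o(N_k/r_k)$, where $a$ runs over the zeros of $g$.
\end{itemize}
\end{lemma}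

The difference in (ii) has only removable singularities in $|z|<R_k$ and is regarded as holomorphic there. In the proof we use that $n$ is nondecreasing and right-continuous, so that $n(t)t^{-\sigma}$ is upper semicontinuous and right-continuous. We first treat order less than $1$, which is shorter and is all that the conjecture requires.

\begin{proof}[Proof when the order $\rho$ is less than $1$]
Let $\rho<\sigma<1$. By \eqref{eq:jensen}, $n(t)\log2\le\log M(2t,g)-\log|g(0)|=o(t^\sigma)$. Hence the positive supremum of $n(t)t^{-\sigma}$ over $[k,\infty)$ is attained, at $r_k$ say, and (i) holds for all $t\ge r_k$. Also $r_k\ge k$, $N_k\ge n(k)\to\infty$ and $N_k/r_k=o(r_k^{\sigma-1})\to0$. By Hadamard's factorization theorem, an entire function of order less than $1$ with $g(0)\neq0$ equals $g(0)\prod_a(1-z/a)$ with $\sum1/|a|<\infty$, so $L(z)=\sum_a1/(z-a)$. Let $R_k=kr_k$. For $|z|\le Ar_k$ and $k\ge2A$ we have $|z-a|\ge|a|/2$ when $|a|>R_k$, and $1/|a|=\int_{|a|}^\infty t^{-2}dt$, so the difference in (ii) is at most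
$$\sum_{|a|>R_k}\frac2{|a|}\le2\int_{R_k}^\infty\frac{n(t)}{t^2}\,dt\le\frac2{1-\sigma}\,\frac{N_k}{r_k}\,k^{\sigma-1}=o(N_k/r_k).$$
\end{proof}

\begin{proof}[Proof in general]
Now $g$ is small only on some circles, and nothing is known about the zeros outside them. We take such a circle as $|z|=R_k$, replace Hadamard's theorem by the Poisson--Jensen formula inside it, and choose $r_k$ afterwards. Let $\lambda$ be the lower order and fix $\lambda'>0$ and $\sigma$ with $\lambda<\lambda'<\sigma<1$. There are arbitrarily large $S$ with $\log M(S,g)\le S^{\lambda'}$. For such $S$ choose $P\in[S/4,S/2]$ with no zero on $|z|=P$, and call $P$ \emph{admissible}. By \eqref{eq:jensen} with $r=2P\le S\le4P$, we have $n(P)\log2\le(4P)^{\lambda'}-\log|g(0)|$. Since $|x|=2x^+-x$ and the mean of $\log|g|$ on a circle is at least $\log|g(0)|$, the mean of $\big|\log|g|\big|$ on $|z|=P$ is at most $2(4P)^{\lambda'}-\log|g(0)|$. So both quantities are at most $CP^{\lambda'}$, with $C$ independent of the admissible $P\ge1$.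

The Poisson--Jensen formula states that for $|z|<P$
$$\log|g(z)|=\frac1{2\pi}\int_0^{2\pi}\log|g(Pe^{i\theta})|\operatorname{Re}\frac{Pe^{i\theta}+z}{Pe^{i\theta}-z}\,d\theta+\sum_{|a|<P}\log\Big|\frac{P(z-a)}{P^2-\bar az}\Big| .$$
Applying $2\,\partial/\partial z$, which sends $\operatorname{Re}h$ to $h'$ for holomorphic $h$, we obtain
$$L(z)=\frac1{2\pi}\int_0^{2\pi}\log|g(Pe^{i\theta})|\frac{2Pe^{i\theta}}{(Pe^{i\theta}-z)^2}\,d\theta+\sum_{|a|<P}\Big[\frac1{z-a}+\frac{\bar a}{P^2-\bar az}\Big].$$
For $|z|\le P/2$ the kernel has modulus at most $2P/(P/2)^2=8/P$, and $|\bar a/(P^2-\bar az)|\le P/(P^2/2)=2/P$. Hence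
\begin{equation}\label{eq:PJ}
\Big|L(z)-\sum_{|a|\le P}\frac1{z-a}\Big|\le10\,CP^{\lambda'-1}\qquad(|z|\le P/2).
\end{equation}

Let $k$ be an integer with $n(k)\ge1$ and put $\ell_k=\min(1,n(k)k^{-\sigma})>0$. For admissible $P>k$ so large that $n(P)P^{-\sigma}\le CP^{\lambda'-\sigma}<\ell_k$, let
$$r=\max\{t\in[k,P]:\ n(t)t^{-\sigma}\ge\ell_k\}.$$
The set is closed by upper semicontinuity, contains $k$ and omits $P$. For $r<t\le P$ we have $n(t)<\ell_kt^\sigma$, and letting $t\downarrow r$ gives $N:=n(r)=\ell_kr^\sigma$. Thus $n(t)\le N(t/r)^\sigma$ on $[r,P]$, $N\ge n(k)$, and $N/r\le r^{\sigma-1}\le k^{\sigma-1}$. It remains to see that $r$ is much smaller than $P$ and that the error \eqref{eq:PJ} is much smaller than $N/r$. From $\ell_kr^\sigma=n(r)\le CP^{\lambda'}$ we get $r\le C_kP^{\lambda'/\sigma}$ with $C_k=(C/\ell_k)^{1/\sigma}$, and therefore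
$$\frac rP\le C_kP^{\lambda'/\sigma-1},\qquad\frac{P^{\lambda'-1}}{N/r}=\frac{P^{\lambda'-1}r^{1-\sigma}}{\ell_k}\le\frac{C_k^{1-\sigma}}{\ell_k}P^{\lambda'/\sigma-1}.$$
Since $\lambda'/\sigma<1$, for fixed $k$ we can choose an admissible $P$ for which both right sides are at most $1/k$. Let $R_k=P$ and $r_k=r$. Then $R_k/r_k\ge k$, and (ii) follows from \eqref{eq:PJ}, because $Ar_k\le R_k/2$ for $k\ge2A$.
\end{proof}

\section{Folding the zeros into the left half-plane}\label{sec:fold}

From here on $g$ is transcendental of lower order less than $1$, $F=f\circ g$ is periodic, \eqref{eq:N} holds, and $\sigma,r_k,R_k,N_k$ are as in Lemma~\ref{lem:scales}. Put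
$$s_k=r_k/N_k,\qquad\text{so that}\quad s_k\to\infty,\quad s_k/r_k=1/N_k\to0,$$
and let $Z_k$ be the finite multiset of zeros with $|a|\le R_k$.

We want a lower bound for $s_kL$ on the imaginary axis. The terms $1/(z-a)$ may cancel, and they have poles on both sides of the axis. If all zeros lay in the left half-plane, every term would have positive real part in $\operatorname{Re}z\ge0$ and no cancellation could occur. We reduce to this situation by reflection. For a zero $a$ put $a^*=a$ if $\operatorname{Re}a<0$ and $a^*=-\bar a$ if $\operatorname{Re}a>0$; by \eqref{eq:N} this covers all zeros, $\operatorname{Re}a^*<0$ and $|a^*|=|a|$. Since $|iY-a^*|=|iY-a|$ for real $Y$, reflection does not change the modulus of a product $\prod(z-a)$ on the axis, and hence preserves $\frac d{dY}\log|g(iY)|=-\operatorname{Im}L(iY)$. Define the rational functions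
$$H_k(z)=s_k\sum_{a\in Z_k}\frac1{r_kz-a^*}=H_k^-(z)+H_k^+(z),$$
where $H_k^-$ and $H_k^+$ are the sums over $\operatorname{Re}a<0$ and $\operatorname{Re}a>0$. Let $\mu$ be the probability measure $d\mu(y)=dy/(\pi(1+y^2))$ on $\mathbb R$, and let $C_\sigma=(2-\sigma)/(1-\sigma)$.

We use the Poisson formula for the half-plane: if $h$ is bounded and continuous in $\operatorname{Re}z\ge0$ and harmonic in $\operatorname{Re}z>0$, then
\begin{equation}\label{eq:poisson}
h(x+i\eta)=\frac1\pi\int_{\mathbb R}\frac{x\,h(iy)}{x^2+(y-\eta)^2}\,dy\quad(x>0),\qquad\text{in particular}\quad h(1)=\int h(iy)\,d\mu(y).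
\end{equation}

\begin{lemma}\label{lem:H}
Let $U$ be one of $H_k,H_k^-,H_k^+$.
\begin{itemize}
\item[(a)] $U$ is holomorphic near and bounded on the closed half-plane $\operatorname{Re}z\ge0$, and either $\operatorname{Re}U>0$ there or $U\equiv0$.
\item[(b)] $|U(x)|\le C_\sigma x^{\sigma-1}$ for $1\le x\le R_k/r_k$.
\item[(c)] $\operatorname{Re}H_k(1)\ge\frac14$.
\item[(d)] $\int|U(iy)|^{3/4}\,d\mu(y)\le C'$, where $C'=C_\sigma^{3/4}/\cos(3\pi/8)$, as soon as $R_k\ge r_k$.
\item[(e)] As $k\to\infty$, uniformly for $y$ in bounded subsets of $\mathbb R$,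
$$\operatorname{Im}H_k(iy)=\operatorname{Im}s_kL(ir_ky)+o(1),\qquad|s_kL(ir_ky)|\le|H_k^-(iy)|+|H_k^+(iy)|+o(1).$$
\end{itemize}
\end{lemma}

\begin{proof}
(a) The poles $a^*/r_k$ lie in the open left half-plane and $U(\infty)=0$. For $\operatorname{Re}z\ge0$ the number $r_kz-a^*$ has positive real part, and so does its reciprocal. The case $U\equiv0$ is that of an empty sum.

(b) Let $T=xr_k\in[r_k,R_k]$. Since $\operatorname{Re}a^*<0$, we have $|T-a^*|^2\ge T^2+|a|^2$, so $|T-a^*|\ge\max(T,|a|)$. Writing $1/\max(T,|a|)=1/R_k+\int_{\max(T,|a|)}^{R_k}t^{-2}dt$, summing over $Z_k$, and using Lemma~\ref{lem:scales}(i),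
$$|U(x)|\le s_k\Big[\frac{n(R_k)}{R_k}+\int_T^{R_k}\frac{n(t)}{t^2}\,dt\Big]\le\Big(\frac{R_k}{r_k}\Big)^{\sigma-1}+\frac{x^{\sigma-1}}{1-\sigma}\le C_\sigma x^{\sigma-1}.$$

(c) Each of the $N_k$ zeros with $|a|\le r_k$ satisfies $\operatorname{Re}\frac1{r_k-a^*}=\frac{r_k-\operatorname{Re}a^*}{|r_k-a^*|^2}\ge\frac{r_k}{(2r_k)^2}$, and the other terms have positive real part. So $\operatorname{Re}H_k(1)\ge s_kN_k/(4r_k)=\frac14$.

(d) Let $U\not\equiv0$ and $W=\operatorname{Re}U^{3/4}$ with the principal power. By (a), $W$ satisfies the hypotheses of \eqref{eq:poisson}, and $|\arg U^{3/4}|<3\pi/8$ gives $W\ge\cos(3\pi/8)|U|^{3/4}$. Hence $\cos(3\pi/8)\int|U(iy)|^{3/4}d\mu\le W(1)\le|U(1)|^{3/4}\le C_\sigma^{3/4}$ by (b).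

(e) For real $Y$ the complex conjugate of $1/(iY+\bar a)$ is $-1/(iY-a)$. Therefore
$$s_k\sum_{a\in Z_k}\frac1{ir_ky-a}=H_k^-(iy)-\overline{H_k^+(iy)},$$
and the right side has the same imaginary part as $H_k(iy)$. By Lemma~\ref{lem:scales}(ii) the left side equals $s_kL(ir_ky)+o(1)$.
\end{proof}

The exponent $3/4$ could be any number in $(\frac12,1)$. It must be less than $1$ for the cosine to be positive, and it must exceed $\frac12$ for the use made of it in Section~\ref{sec:end}.

In Example~\ref{ex:cosh} all zeros are negative, $n(r)\sim\sqrt r$, and $L(z)=\pi\tanh(\pi\sqrt z)/(2\sqrt z)$, so that $\sqrt r\,L(rz)\to\pi/(2\sqrt z)$ for $\operatorname{Re}z\ge0$, $z\neq0$. The limit has positive real part, decays at infinity, and has nonzero imaginary part on the axis. The next section shows that periodicity of $F$ forbids the last property.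

\section{The logarithmic derivative is small on most of the axis}\label{sec:small}

\begin{proposition}\label{prop:small}
For every compact interval $I\subset\mathbb R\setminus\{0\}$ and every $\varepsilon>0$,
$$\big|\{y\in I:\ |s_kL(ir_ky)|>\varepsilon\}\big|\to0\qquad(k\to\infty).$$
\end{proposition}

The number $s_kL(ir_ky)$ is the derivative at $0$ of the rescaling of $g$ at $ir_ky$ with scale $s_k$. Where it exceeds $\varepsilon$, any limit is nonconstant, hence affine by Proposition~\ref{prop:affine}. Two things must be shown: that limits exist for most $y$, although zeros may cluster near the axis, and that affine limits are rare. The latter holds because the logarithmic derivative $c/(1+c\zeta)$ of an affine function decays, so a point where it is large is surrounded by a long stretch where it is small.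

\begin{proof}
Suppose that the set has measure at least $4\gamma>0$ for infinitely many $k$, and restrict to these $k$. Let $I\subset[-A,A]$ with $A\ge1$.

\medskip\noindent\emph{Step 1: $s_kL$ is bounded for most $y$.} On $I$ we have $dy\le\pi(1+A^2)\,d\mu$. By Lemma~\ref{lem:H}(d) and Chebyshev's inequality, $|\{y\in I:|H_k^\pm(iy)|>T\}|\le\pi(1+A^2)C'T^{-3/4}$, which is at most $\gamma/2$ for a suitable $T$. With $K_1=2T+1$, Lemma~\ref{lem:H}(e) shows that for large $k$ we have $|s_kL(ir_ky)|\le K_1$ for $y\in I$ outside a set of measure at most $\gamma$.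

\medskip\noindent\emph{Step 2: zeros are sparse near most points.} Fix $K_2>1+A$ with $10(1+A)/K_2\le\gamma$. Call $y\in I$ \emph{good} (for $k$) if
\begin{equation}\label{eq:sparse}
\#\{a\in Z_k:\ |a-ir_ky|\le t\}\le K_2\,t/s_k\qquad\text{for all }t>0,
\end{equation}
and \emph{bad} otherwise. For $t\ge r_k$ the zeros counted have $|a|\le(1+A)t$, so by Lemma~\ref{lem:scales}(i) their number is at most $n(\min(R_k,(1+A)t))\le N_k(1+A)t/r_k=(1+A)t/s_k$. Hence at a bad $y$ the inequality fails for some $t=t_y<r_k$. The bad set is relatively open in $I$, hence measurable: if the inequality fails at $y$ for $t$, it fails at nearby $y'$ for $t+r_k|y-y'|$. Vitali's covering lemma says that a family of closed intervals of bounded length has a countable disjoint subfamily whose concentric $5$-fold enlargements cover the union of the family. Apply it to the intervals $[y-t_y/r_k,\,y+t_y/r_k]$, $y$ bad. For two selected points $y,y'$ we have $r_k|y-y'|>t_y+t_{y'}$, so the closed discs $\overline{D(ir_ky,t_y)}$ are disjoint. They lie in $|z|\le(1+A)r_k$, and each contains more than $K_2t_y/s_k$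 points of $Z_k$. For $k$ so large that $(1+A)r_k\le R_k$, the bad set therefore has measure at most
$$\sum\frac{10\,t_y}{r_k}\le\frac{10\,s_k}{K_2r_k}\,n\big((1+A)r_k\big)\le\frac{10(1+A)}{K_2}\le\gamma .$$
Let $E_k$ be the set of good $y\in I$ with $\varepsilon<|s_kL(ir_ky)|\le K_1$. By Steps 1 and 2, $|E_k|\ge2\gamma$ for large $k$.

\medskip\noindent\emph{Step 3: at points of $E_k$ the limits exist and are affine.} Let $y_k\in E_k$ and $G_k(\zeta)=g(ir_ky_k+s_k\zeta)/g(ir_ky_k)$. Put $b=(a-ir_ky_k)/s_k$ for $a\in Z_k$. Fix $M>0$. For $|\zeta|\le M$ and large $k$ the point $ir_ky_k+s_k\zeta$ has modulus at most $(1+A)r_k$, so Lemma~\ref{lem:scales}(ii) gives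
$$\frac{G_k'(\zeta)}{G_k(\zeta)}=s_kL(ir_ky_k+s_k\zeta)=\sum_b\frac1{\zeta-b}+e_k(\zeta),$$
with $e_k$ holomorphic and $e_k\to0$ uniformly on $|\zeta|\le M$. By \eqref{eq:sparse}, $\nu(t)=\#\{b:|b|\le t\}\le K_2t$ for all $t>0$; in particular $|b|\ge1/K_2$ for every $b$. Comparing logarithmic derivatives and values at $0$, we get
$$G_k(\zeta)=e^{c_k\zeta}\prod_b\Big(1-\frac\zeta b\Big)e^{\zeta/b}\cdot\exp\int_0^\zeta e_k,\qquad c_k=-\sum_b\frac1b=s_kL(ir_ky_k)-e_k(0),$$
and $|c_k|\le K_1+1$ for large $k$. On $|\zeta|\le M$, there are at most $2MK_2$ factors with $|b|\le2M$, each bounded by $(1+MK_2)e^{MK_2}$. For the other factors $u=\zeta/b$ has $|u|\le\frac12$, and $|\log(1-u)+u|\le\sum_{j\ge2}|u|^j/j\le\frac{|u|^2}{2(1-|u|)}\le|u|^2$. Their product has modulus at most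
$$\exp\sum_{|b|>2M}\frac{M^2}{|b|^2}\le\exp\Big(2M^2\int_{2M}^\infty\frac{\nu(t)}{t^3}\,dt\Big)\le e^{MK_2}.$$
So $(G_k)$ is locally bounded, and by Montel's theorem every subsequence has a further subsequence converging locally uniformly to an entire $G$ with $G(0)=1$ and $|G'(0)|\ge\varepsilon$. Since $I$ is at positive distance from $0$, we have $s_k/(r_k|y_k|)=1/(N_k|y_k|)\to0$. Proposition~\ref{prop:affine}, with $r_ky_k$ in place of $y_k$, gives $G(\zeta)=1+c\zeta$ with $|c|\ge\varepsilon$.

\medskip\noindent\emph{Step 4: $E_k$ is thin.} Fix $M>3/\varepsilon$. We claim that for large $k$, if $y\in E_k$ and $\tau$ is real with $3/\varepsilon\le|\tau|\le M$, then $y+\tau/N_k\notin E_k$. Otherwise, along a subsequence, there are $y_k\in E_k$ and $\tau_k\to\tau$ with $y_k+\tau_k/N_k\in E_k$ and $G_k\to1+c\zeta$ as in Step~3. Since $ir_k(y_k+\tau_k/N_k)=ir_ky_k+s_k\,i\tau_k$ and $|1+ic\tau|\ge|c||\tau|-1\ge2$,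
$$\varepsilon<\Big|\frac{G_k'(i\tau_k)}{G_k(i\tau_k)}\Big|\longrightarrow\frac1{|1/c+i\tau|}\le\frac1{3/\varepsilon-1/\varepsilon}=\frac\varepsilon2,$$
a contradiction. Thus two points of $E_k$ at distance at most $M/N_k$ are at distance less than $3/(\varepsilon N_k)$. Cover $I$ by at most $|I|N_k/M+1$ intervals of length $M/N_k$. In each of them $E_k$ has diameter at most $3/(\varepsilon N_k)$, so
$$2\gamma\le|E_k|\le\frac{3|I|}{M\varepsilon}+\frac3{\varepsilon N_k}.$$
The sets $E_k$ do not depend on $M$. Taking $M$ large and then $k$ large gives a contradiction.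
\end{proof}

\section{End of the proof}\label{sec:end}

By Proposition~\ref{prop:small} and Lemma~\ref{lem:H}(e), the imaginary part of $H_k$ tends to $0$ in measure on the boundary. We would like to conclude that it tends to $0$ inside, so that $H_k$ is asymptotically constant, in conflict with parts (b) and (c) of Lemma~\ref{lem:H}. Convergence in measure alone does not pass through the Poisson integral: the functions $\operatorname{Re}\frac1{z+1/k}$ tend to $0$ on $i\mathbb R\setminus\{0\}$ but tend to $1$ at $z=1$. A uniform bound in $L^p(\mu)$ with $p>1$ would suffice, and $H_k$ is bounded only in $L^{3/4}(\mu)$. The square root of $H_k$ is bounded in $L^{3/2}(\mu)$, and its imaginary part is still controlled by that of $H_k$.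

\begin{proof}[Proof of Theorem~\ref{thm:main}(a),(b)]
Suppose $g$ is transcendental, normalize as in \eqref{eq:N}, and keep the notation of Section~\ref{sec:fold}. By Lemma~\ref{lem:H}(a),(c), $\operatorname{Re}H_k>0$ on the closed right half-plane. Let $Q_k=\sqrt{H_k}=u_k+iv_k$ be the principal root. Since $|\arg Q_k|<\pi/4$, we have $|v_k|\le u_k$, so
$$2v_k^2\le2u_k|v_k|=|\operatorname{Im}H_k|,\qquad|v_k|^{3/2}\le|H_k|^{3/4}.$$

Fix $\varepsilon>0$ and let $S_k=\{y\in\mathbb R:|v_k(iy)|>\varepsilon\}$. For $A>1$ let $J_A=\{y:1/A\le|y|\le A\}$, a union of two compact intervals. By Lemma~\ref{lem:H}(e), for large $k$ every $y\in S_k\cap J_A$ satisfies $|s_kL(ir_ky)|>\varepsilon^2$, so $|S_k\cap J_A|\to0$ by Proposition~\ref{prop:small}. Hence $\limsup\mu(S_k)\le\mu(\mathbb R\setminus J_A)$, and letting $A\to\infty$ gives $\mu(S_k)\to0$. By H\"older's inequality and Lemma~\ref{lem:H}(d),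
$$\int|v_k(iy)|\,d\mu\le\varepsilon+\Big(\int|H_k(iy)|^{3/4}d\mu\Big)^{2/3}\mu(S_k)^{1/3}\le\varepsilon+C'^{\,2/3}\mu(S_k)^{1/3}.$$
As $\varepsilon$ was arbitrary, $\int|v_k(iy)|\,d\mu\to0$.

The function $v_k$ satisfies the hypotheses of \eqref{eq:poisson}. From
$$1+y^2\le1+2\eta^2+2(y-\eta)^2\le\Big(2+\frac{1+2\eta^2}{x^2}\Big)\big(x^2+(y-\eta)^2\big)$$
we obtain
$$|v_k(x+i\eta)|\le\Big(2x+\frac{1+2\eta^2}x\Big)\int|v_k(iy)|\,d\mu(y),$$
so $v_k\to0$ locally uniformly in $\operatorname{Re}z>0$. The first derivatives of harmonic functions that tend to $0$ locally uniformly do the same, and $Q_k'=\partial_\eta v_k+i\,\partial_xv_k$ by the Cauchy--Riemann equations. Hence $Q_k(x)-Q_k(1)=\int_1^xQ_k'(t)\,dt\to0$ for each fixed $x>1$. But $|Q_k(1)|\ge\frac12$ by Lemma~\ref{lem:H}(c), while for $x$ with $C_\sigma x^{\sigma-1}\le\frac1{16}$ Lemma~\ref{lem:H}(b) gives $|Q_k(x)|\le\frac14$ as soon as $R_k/r_k\ge x$. This is a contradiction.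

So $g$ is a polynomial, and Theorem~\ref{thm:FG} gives the rest of (a). If $f$ is entire, then $F$ is a nonconstant entire function. It is not elliptic, since an entire elliptic function is bounded and hence constant. By Theorem~\ref{thm:FG}, $\deg g\le2$.
\end{proof}

\begin{remark}
The growth assumption enters in two ways. Through \eqref{eq:A} it gives Lemma~\ref{lem:growth}, which is used in the normalization and in Steps 3 and 4 of Proposition~\ref{prop:affine}. Through the exponent $\sigma<1$ it gives $s_k\to\infty$, the approximation (ii) of Lemma~\ref{lem:scales}, and the decay in Lemma~\ref{lem:H}(b). At order $1$ the scale and the decay are both lost. For $g(z)=\sinh\pi(z-1)$, which has period $2i$, the zeros are $1+im$, $m\in\mathbb Z$, so $r/n(r)\to\frac12$; and the symmetric sum of $1/(w-a^*)=1/(w+1-im)$ equals $\pi\coth\pi(w+1)$, which tends to the positive constant $\pi$ as $w\to+\infty$.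
\end{remark}

\begin{thebibliography}{9}

\bibitem{FG} Fuchs and Gross, result XII, as numbered in \cite{Book}.

\bibitem{Hal} Hal\'asz, result XIII, as numbered in \cite{Book}.

\bibitem{Book} A printed mathematics book, Conjecture 5.

\end{thebibliography}
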